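# Compact spaces fibred over a base in an epireflective class

## The guess "yes", tried on finite bases and on totally disconnected fibres

All spaces are compact Hausdorff and all maps are continuous. Write CHSP for the category of these spaces. Its subcategories are taken full and closed under homeomorphic copies, so a subcategory is just a class of spaces. Suppose such a class $B$ is closed under arbitrary products and under closed subspaces. Take a map $f:X\to Y$ with $Y\in B$, and suppose every fibre $f^{-1}(y)$ lies in $B$. Must $X$ lie in $B$?

The natural first guess is yes. The space $X$ is assembled from pieces in $B$, the pieces are indexed by a space in $B$, and $B$ is closed under a lot. We fix the vocabulary and then test this guess.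

**Definition (epireflective).** A subcategory $B$ of CHSP is epireflective if every $X\in$ CHSP has a $B$-reflection $r_X:X\to rX$ with $rX\in B$ and $r_X$ an epimorphism. That is, every map from $X$ to a member of $B$ factors uniquely through $r_X$. Epimorphisms in CHSP are the surjections.

This is equivalent to closure under products and closed subspaces. Suppose $B$ is epireflective and $X=\prod X_i$ with $X_i\in B$. Each projection factors through $r_X$, so $r_X$ is injective. It is also surjective, hence a homeomorphism, and $X\in B$. If $C$ is closed in $X\in B$, the inclusion factors through $r_C$, so $r_C$ is a homeomorphism in the same way. Conversely, let $B$ be closed under products and closed subspaces. Up to homeomorphism there is only a set of surjections $q:X\to Q$ with $Q\in B$. Let $r_X$ be the induced map of $X$ onto its image in the product of these $Q$. A map $h$ from $X$ to a member of $B$ is a surjection onto $h(X)\in B$, so it factors through $r_X$, and the factorization is unique because $r_X$ is onto. The empty product shows that the one-point space is in $B$, and so is $\emptyset$.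

For example, let $\mathsf Z$ be the class of totally disconnected spaces. It is closed under products and closed subspaces, and the reflection of $X$ collapses each component of $X$ to a point.

**Definition (generated class).** For a class $\mathcal A$ of nonempty compact Hausdorff spaces, $B(\mathcal A)$ is the class of all spaces homeomorphic to closed subspaces of products of members of $\mathcal A$.

It is closed under products and closed subspaces, so it is the smallest epireflective class containing $\mathcal A$. We use the following criterion constantly:
$$X\in B(\mathcal A)\iff \text{the maps from } X \text{ to members of } \mathcal A \text{ separate the points of } X. \tag{1}$$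
For the forward direction use the coordinate maps. For the converse, choose one separating map for each pair of distinct points. The resulting map into the product is injective, and an injective map from a compact space to a Hausdorff space is an embedding with closed image. For example, with $D$ the two-point discrete space, $B(\{D\})=\mathsf Z$. With $I=[0,1]$, $B(\{I\})=$ CHSP.

Here are three facts about an epireflective class $B$.

**(F1)** If $B$ contains a space with at least two points, then $D\in B$, since two points form a closed discrete subspace. Hence $\mathsf Z\subset B$, because a totally disconnected compact space is a closed subspace of some $D^\kappa$. Moreover $B$ is then closed under finite sums: if $X_1,X_2\ne\emptyset$, fix $x_i^0\in X_i$ and embed $X_1\sqcup X_2$ in $X_1\times X_2\times D$ by $x\mapsto(x,x_2^0,0)$ on $X_1$ and $x\mapsto(x_1^0,x,1)$ on $X_2$.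

**(F2)** If $I\in B$, then $B=$ CHSP, since every compact Hausdorff space embeds in a Tychonoff cube.

**(F3)** The image of a nonconstant path in a Hausdorff space is a nondegenerate Peano continuum, so it contains an arc.

Here a *continuum* is a connected compact Hausdorff space, *nondegenerate* means having more than one point, and a map is *constant* if its image has at most one point. The space $\omega+1$ is a convergent sequence with its limit.

Now we test the guess.

*Finite base.* If $|Y|\le1$, then $X$ is a fibre or is empty. If $Y$ is finite with at least two points, then $X$ is the finite sum of its fibres and (F1) applies. So the answer is yes whenever $Y$ is finite.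

*Products.* If $X=Y\times F$ and $f$ is the projection, then $X\in B$ as soon as $Y,F\in B$.

*Totally disconnected spaces.* Let $B=\mathsf Z$. A connected set $C\subset X$ has connected image in $Y$, so $f(C)$ is a point and $C$ lies in one fibre. Hence $C$ is a point, and the answer is yes.

The last argument is a mechanism that deserves a general form.

## Classes cut out by constant maps

Say that an epireflective $B$ **has (E)** if the answer is yes for $B$: whenever $f:X\to Y$, $Y\in B$ and all fibres of $f$ are in $B$, then $X\in B$. Let $\mathsf 1$ be the class of spaces with at most one point.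

**Theorem 1.** For any class $\mathcal K\subset$ CHSP, the class
$$\mathcal K^\perp=\{X\in\mathrm{CHSP}:\ \text{every map } C\to X,\ C\in\mathcal K,\ \text{is constant}\}$$
is epireflective and has (E). In particular (E) holds for $\mathsf 1$, $\mathsf Z$, CHSP, and for $\mathsf A=\{I\}^\perp$, the class of spaces containing no arc, which is the largest proper epireflective subcategory of CHSP.

*Proof.* A map into a product is constant iff all its coordinates are constant, so $\mathcal K^\perp$ is closed under products. Closed subspaces are clear. Let $f:X\to Y$ with $Y$ and all fibres in $\mathcal K^\perp$, and let $h:C\to X$ with $C\in\mathcal K$. Then $fh$ is constant, so $h$ maps into one fibre, so $h$ is constant.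

We have $\mathsf 1=\mathrm{CHSP}^\perp$ (look at the identity of $X$). Next, $\mathsf Z$ is $\mathcal K^\perp$ for $\mathcal K$ the class of all continua, because the closure of a connected set in $X$ is a continuum. Finally $\mathrm{CHSP}=\emptyset^\perp$. By (F3), $X\in\{I\}^\perp$ iff $X$ contains no arc. The class $\mathsf A$ is proper since $I\notin\mathsf A$. If $B$ is any proper epireflective class, then $I\notin B$ by (F2), so no member of $B$ contains an arc, since the arc would be a closed subspace. Thus $B\subset\mathsf A$. $\square$

By (F1), $\mathsf Z$ is the smallest epireflective class other than $\mathsf 1$. So apart from $\mathsf 1$ and CHSP, every epireflective class lies between $\mathsf Z$ and $\mathsf A$, and (E) holds at both ends. So far the guess looks good.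

## Extending a map off one fibre

Let us try to prove the guess in general. We must separate points $x\ne x'$ of $X$ by maps to members of $B$. If $f(x)\neq f(x')$, the map $f$ does it. Suppose $f(x)=f(x')=y$, and put $F=f^{-1}(y)\in B$. Then some $q:F\to A$ with $A\in B$ separates $x$ from $x'$. It would suffice to extend $q$ to all of $X$ with values still in $A$.

Try this over $Y=\omega+1$ with $y=\infty$. Here it suffices to extend $q$ to $f^{-1}(\{n:n\ge m\}\cup\{\infty\})$ for some $m$, because that set is clopen and the rest of $X$ may be sent to a point of $A$.

If $A=D$, this works. The disjoint closed sets $q^{-1}(0)$ and $q^{-1}(1)$ have disjoint open neighborhoods $W_0,W_1$ in $X$. Compactness gives $m$ with $f^{-1}(\{n\ge m\}\cup\{\infty\})\subset W_0\cup W_1$, and we use the values $0$ and $1$ there. If $A=I$, Tietze's theorem does it, but then $B=$ CHSP.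

Now let $A=K$ be a nondegenerate metrizable continuum with no arc. We work in the Hilbert cube $H=I^{\{1,2,\dots\}}$ with
$$d(x,y)=\sum_{i\ge1}2^{-i}|x_i-y_i| .$$
Embed $K\subset H$. Tietze's theorem, applied coordinatewise, extends $q$ to a map $X\to H$, and over large $n$ this extension takes values in a small neighborhood of $K$. We would now like to push that neighborhood back into $K$, and exactly here the attempt stops. The metric comes from a norm, so the balls of $H$ are convex, and this gives a fact used many times below.

**(F4)** If $L\subset H$ is connected and nonempty, then any union of open balls whose centers run over all of $L$ (possibly several balls per center) is path connected. Indeed the union contains $L$, and every ball is connected and meets $L$, so the union is connected. It is open in $H$, which has a base of convex sets, so it is locally path connected. A connected, locally path connected space is path connected.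

By (F4), the neighborhood $V=\{z\in H: d(z,K)<\varepsilon\}$ is path connected. A retraction $V\to K$ would carry a path in $V$ between two points of $K$ to a nonconstant path in $K$, and then $K$ would contain an arc by (F3). So no such neighborhood retracts onto $K$.

This failure also tells us how to build a counterexample. Two points $a,b\in K$ cannot be joined by a path inside $K$, but they can be joined by a path in every neighborhood of $K$. So the fibres over $1/n$ may be laid along such a path *backwards*, with the point $a$ of the copy placed near the point $b$ of the limit, and conversely. If $K$ is rigid enough, no map to $K$ can accommodate this.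

## Swapping two points of a rigid continuum

**Theorem 2.** There are an epireflective $B$, a compact metrizable $X$, and a surjection $f:X\to Y$ with $Y\cong\omega+1\in B$, such that all fibres of $f$ are homeomorphic to one continuum $K\in B$, but $X\notin B$.

So the answer to the question is **no**. Since finite bases always give yes, no counterexample has a finite base, and this one has as its base the simplest infinite compact space.

*Proof.*

**Step 1: the rigid continuum.** By H. Cook (*Continua which admit only the identity mapping onto non-degenerate subcontinua*, Fund. Math. 60 (1967) 241–249; see also Pultr–Trnková, *Combinatorial, Algebraic and Topological Representations of Groups, Semigroups and Categories*, Appendix A) there is a nondegenerate metrizable continuum $K$ such that every continuous map $K\to K$ is constant or the identity. Embed $K\subset H$ and put $B=B(\{K\})$.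

**Step 2: maps that swap $a$ and $b$ near $K$.** Fix $a\neq b$ in $K$ and a continuous $p:K\to I$ with $p(a)=0$ and $p(b)=1$. For $n\ge1$ let $V_n=\{z\in H:d(z,K)<1/n\}$. It is the union of the balls of radius $1/n$ centered at the points of $K$, so it is path connected by (F4). Choose a path $\sigma_n:I\to V_n$ from $b$ to $a$ and put $\varphi_n=\sigma_n\circ p:K\to V_n$. Then
$$\varphi_n(a)=b,\qquad \varphi_n(b)=a. \tag{2}$$

**Step 3: the space.** The map $\varphi_n$ need not be injective, so we add a coordinate that remembers $x$ and shrinks as $n$ grows. Let
$$X=\{(0,x,0):x\in K\}\ \cup\ \bigcup_{n\ge1}\{(\tfrac1n,\varphi_n(x),\tfrac1n x):x\in K\}\ \subset\ I\times H\times H,$$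
and let $f$ be the first projection, onto $Y=\{0\}\cup\{1/n:n\ge1\}\cong\omega+1$.

Each listed piece is compact and homeomorphic to $K$. Let $w_j\in X$ lie over $1/n_j$ with $n_j\to\infty$. The second coordinate of $w_j$ has distance less than $1/n_j$ from $K$, and the third tends to $0$. So every limit point of $(w_j)$ lies in $\{0\}\times K\times\{0\}\subset X$. Hence $X$ is compact. All fibres of $f$ are homeomorphic to $K\in B$, and $Y\in B$ by (F1).

**Step 4: $X\notin B$.** Suppose $X\in B$. By (1) there is a continuous $g:X\to K$ with $g(0,a,0)\neq g(0,b,0)$. The map $x\mapsto g(0,x,0)$ from $K$ to $K$ is nonconstant, so it is the identity. Define $g_n:K\to K$ by $g_n(x)=g(\frac1n,\varphi_n(x),\frac1n x)$. By (2),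
$$(\tfrac1n,\varphi_n(a),\tfrac1n a)=(\tfrac1n,b,\tfrac1n a)\to(0,b,0),$$
so $g_n(a)\to g(0,b,0)=b$, and likewise $g_n(b)\to a$. Each $g_n$ is constant or the identity. If infinitely many are constant, then $g_n(a)=g_n(b)$ for those $n$, and in the limit $b=a$. If infinitely many are the identity, then $g_n(a)=a$ for those $n$, and again $b=a$. This is a contradiction. $\square$

**Remark (many classes with (E)).** There are at least $2^{\aleph_0}$ epireflective classes with (E). By Cook's paper, $K$ can be taken so that for each subcontinuum $C\subset K$ every map $C\to K$ is constant or the inclusion. Choose a sequence of distinct points of $K$ converging to a point different from all of them, and pairwise disjoint closed balls in $K$ around the points of the sequence. The component of the center in such a ball is nondegenerate, by the boundary bumping theorem, because the ball is not all of $K$. This gives pairwise disjoint nondegenerate subcontinua $K_i$, $i\in\omega$. For $J\subset\omega$ let $B_J=\{K_i:i\in J\}^\perp$, which has (E) by Theorem 1. If $j\in J$, the identity of $K_j$ shows $K_j\notin B_J$. If $j\notin J$ and $i\in J$, a map $K_i\to K_j\subset K$ cannot be the inclusion of $K_i$, since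 $K_i\cap K_j=\emptyset$, so it is constant. Hence $K_j\in B_J$ iff $j\notin J$, and the $B_J$ are pairwise distinct.

## Which analytically generated classes have (E)

Theorem 2 uses a very special continuum. We now ask what happens for a class generated by an ordinary one, or by countably many. Let $\mathcal K^*(H)$ be the set of nonempty compact subsets of $H$ with the Hausdorff metric. It is a Polish space (separable and completely metrizable).

**Definition (analytic).** A subset of a Polish space is analytic ($\Sigma^1_1$) if it is a continuous image of a Borel subset of a Polish space.

Every countable family $\mathcal A\subset\mathcal K^*(H)$ is analytic, in particular $\{A\}$ for one metrizable compactum $A$. An uncountable example is the family of all $E\subset H$ that are continuous images of $I$: it is the image of the Polish space $C(I,H)$ under the continuous map $G\mapsto G(I)$. We use the textbook facts that analytic sets are closed under countable intersections, countable products, continuous images and continuous preimages (between Polish spaces), and that a nonempty analytic set is a continuous image of $\omega^\omega$.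

**Theorem 3.** Let $B=B(\mathcal A)$ with $\mathcal A\subset\mathcal K^*(H)$ analytic. The following are equivalent.

1. $B$ has (E).
2. If $X$ is metrizable and $f:X\to\omega+1$ is a surjection with all fibres in $B$, and $\omega+1\in B$, then $X\in B$.
3. $B\in\{\mathsf 1,\mathsf Z,\mathrm{CHSP}\}$; equivalently, all members of $\mathcal A$ are totally disconnected, or some member of $\mathcal A$ contains an arc.

So if $A$ is any metrizable compactum without arcs that is not totally disconnected, the answer is no for $B(\{A\})$, with $Y=\omega+1$ and $X$ metrizable. An example is the pseudo-arc, which is hereditarily indecomposable and so contains no arc. This proves "no" without Cook's continuum.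

*The easy parts.* (3)⇒(1) is Theorem 1, and (1)⇒(2) is trivial. The two forms of (3) agree, as follows.

If all $A\in\mathcal A$ are totally disconnected, then $B\subset\mathsf Z$, so $B$ is $\mathsf 1$ or $\mathsf Z$ by (F1). Conversely, $B\subset\mathsf Z$ makes all $A\in\mathcal A$ totally disconnected. If some $A\in\mathcal A$ contains an arc, then $I\in B$ and $B=$ CHSP by (F2). Conversely, if $I\in B$, then by (1) some map $I\to A$ with $A\in\mathcal A$ is nonconstant, and $A$ contains an arc by (F3).

It remains to prove (2)⇒(3). **From now on, assume that (3) fails.** Then $I\notin B$, so no member of $B$ contains an arc. Some $A\in\mathcal A$ is not totally disconnected, so a component of $A$ is a nondegenerate metrizable continuum $K\in B$. Fix $a\ne b$ in $K$ and a continuous $p:K\to I$ with $p(a)=0$, $p(b)=1$. We must produce a failure of (2).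

*Why not repeat Theorem 2?* One can form the same $X$ from this $K$. But the proof breaks at the sentence "nonconstant, so it is the identity". A separating map $g$ now satisfies only $g(0,a,0)\ne g(0,b,0)$, and the $g_n$ satisfy $g_n(a)\to g(0,b,0)$ and $g_n(b)\to g(0,a,0)$. Without a list of all maps from $K$ to members of $\mathcal A$, this is no contradiction.

There is one certificate of non-membership that works for every $B$ under our assumption: a space containing an arc is not in $B$. But it can never be used on a counterexample. If $Y$ and all fibres of $f:X\to Y$ are in $B\subset\mathsf A$, then $X\in\mathsf A$ by Theorem 1, so $X$ contains no arc.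

The way around is to use the arc indirectly. We shall build a family of spaces $X_T$ indexed by trees $T$. If $T$ has an infinite branch, $X_T$ contains an arc, so $X_T\notin B$. If $T$ has no infinite branch, all pieces of $X_T$ lie in $B$. Were all the latter $X_T$ in $B$, then "$X_T\in B$" would say exactly "$T$ has no infinite branch". But the first condition is analytic in $T$ and the second is not. So some $X_T$ with $T$ having no infinite branch is outside $B$, and a descent along that tree reduces its base to $\omega+1$.

## Chains of copies of $K$ that follow a path

The purpose of this section is to approximate a path in $H$ by a compact set that belongs to $B$. A single copy of $K$ can run roughly from one end to the other, but then we do not control in which order nearby paths traverse it. A chain of short copies gives that control.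

For $N\ge1$ let $\Lambda_N=\bigcup_{i=1}^N\Lambda_N^i\subset K^N$, where
$$\Lambda_N^i=\{x\in K^N:\ x_j=b\ (j<i),\ x_j=a\ (j>i)\}\cong K .$$
The set $\Lambda_N$ is closed in $K^N$, so $\Lambda_N\in B$. Put $c_i=(b,\dots,b,a,\dots,a)$ with $i$ entries $b$, for $0\le i\le N$. The connected set $\Lambda_N^i$ contains $c_{i-1}$ (take $x_i=a$) and $c_i$ (take $x_i=b$). For $N=2$, $\Lambda_2=(K\times\{a\})\cup(\{b\}\times K)$, two copies of $K$ glued at $c_1=(b,a)$.

**Lemma 1.** Let $O\subset H$ be open, $\gamma:I\to O$ a path, $\varepsilon>0$. There are a compact $L\subset O$ homeomorphic to some $\Lambda_N$, a partition $0=t_0<\dots<t_N=1$, connected sets $L^i$ with $L=\bigcup_{i\le N}L^i$, points $c_i\in H$ with $c_{i-1},c_i\in L^i$, and a continuous $\theta:L\to I$, such that $\theta(L^i)\subset[t_{i-1},t_i]$, $\operatorname{diam}\gamma[t_{i-1},t_i]<\varepsilon$, and $d(x,\gamma(\theta(x)))<\varepsilon$ for $x\in L$.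

*Proof.* By uniform continuity of $\gamma$, choose a partition with the diameter condition. On $\Lambda_N$ let
$$\theta(x)=\sum_{j=1}^N(t_j-t_{j-1})\,p(x_j).$$
On $\Lambda_N^i$ the terms with $j<i$ contribute $t_j-t_{j-1}$ each, and those with $j>i$ contribute $0$. So there $\theta(x)=t_{i-1}+(t_i-t_{i-1})p(x_i)\in[t_{i-1},t_i]$.

Choose $m$ with $2^{-m}<\varepsilon$ and, if $O\ne H$, also $2^{-m}<d(\gamma(I),H\setminus O)$. Define $e:\Lambda_N\to H$ as follows. The first $m$ coordinates of $e(x)$ are those of $\gamma(\theta(x))$. The coordinates with index $>m$ are given by some embedding of the metrizable compactum $\Lambda_N$ into $I^{\{m+1,m+2,\dots\}}$. Then $e$ is injective, hence an embedding, and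
$$d(e(x),\gamma(\theta(x)))\le\sum_{i>m}2^{-i}=2^{-m}.$$
So $e(\Lambda_N)\subset O$. Put $L=e(\Lambda_N)$ and $L^i=e(\Lambda_N^i)$, replace $c_i$ by $e(c_i)$, and replace $\theta$ by $\theta\circ e^{-1}$. $\square$

Next we recover a path from the chain, inside any prescribed neighborhood of it.

**Lemma 2.** In the situation of Lemma 1, let $O'\supset L$ be open in $H$. There is a path $\gamma':I\to O'$ with $d(\gamma'(t),\gamma(t))<3\varepsilon$ for all $t$.

*Proof.* Let $O_i$ be the union of all open balls centered at points of $L^i$, of radius $<\varepsilon$, and contained in $O'$. Every point of $L^i$ is the center of such a ball, and $L^i$ is connected, so $O_i$ is path connected by (F4). Let $\gamma'$ restricted to $[t_{i-1},t_i]$ be a path in $O_i$ from $c_{i-1}$ to $c_i$. These pieces fit together to a path in $O'$.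

Let $t\in[t_{i-1},t_i]$. There is $x\in L^i$ with $d(\gamma'(t),x)<\varepsilon$. Next, $d(x,\gamma(\theta(x)))<\varepsilon$. Finally $\theta(x)$ and $t$ both lie in $[t_{i-1},t_i]$, so $d(\gamma(\theta(x)),\gamma(t))<\varepsilon$. Add the three. $\square$

## A tree of neighborhoods with arcs over its branches

Now we iterate the two lemmas along all finite sequences of natural numbers. For a sequence $s$, $|s|$ is its length and $s^\frown n$ is $s$ followed by $n$. For $x\in\omega^\omega$, $x|k$ is its initial segment of length $k$.

**Step 1: the scheme.** For $s\in\omega^{<\omega}$ we define open sets $U_s\subset H$, paths $\gamma_s:I\to U_s$ and chains $L_s\subset U_s$. Put $\varepsilon_s=2^{-|s|}/48$.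

Start with $U_\emptyset=H$ and $\gamma_\emptyset(t)=(t,0,0,\dots)$. Given $U_s$ and $\gamma_s$, let $L_s\subset U_s$ be obtained from Lemma 1 with $O=U_s$, $\gamma=\gamma_s$, $\varepsilon=\varepsilon_s$. For $n\in\omega$, since $L_s$ is compact, choose $0<\delta_{s,n}\le2^{-n}$ with $\{z:d(z,L_s)\le\delta_{s,n}\}\subset U_s$, and put $U_{s^\frown n}=\{z:d(z,L_s)<\delta_{s,n}\}$. Let $\gamma_{s^\frown n}:I\to U_{s^\frown n}$ be the path from Lemma 2 with $O'=U_{s^\frown n}$. Then
$$\overline{U_{s^\frown n}}\subset U_s,\qquad d(z,L_s)\le2^{-n}\ \text{ for } z\in\overline{U_{s^\frown n}},\qquad d(\gamma_{s^\frown n}(t),\gamma_s(t))<3\varepsilon_s. \tag{3}$$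
For $x\in\omega^\omega$ put $Z_x=\bigcap_k\overline{U_{x|k}}$, and for $s\in\omega^{<\omega}$ put $Z_s=L_s$.

**Step 2: each $Z_x$ with $x\in\omega^\omega$ contains an arc.** By (3), $d(\gamma_{x|(k+1)}(t),\gamma_{x|k}(t))<3\cdot2^{-k}/48$, so the paths $\gamma_{x|k}$ converge uniformly to a path $\gamma_x$. For $k\ge j$ we have $\gamma_{x|k}(I)\subset U_{x|k}\subset U_{x|j}$, so $\gamma_x(I)\subset\overline{U_{x|j}}$ for every $j$, that is, $\gamma_x(I)\subset Z_x$. Moreover
$$d(\gamma_x(t),\gamma_\emptyset(t))\le\sum_{k\ge0}\frac{3\cdot2^{-k}}{48}=\frac18,\qquad d(\gamma_\emptyset(0),\gamma_\emptyset(1))=\frac12,$$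
so $d(\gamma_x(0),\gamma_x(1))\ge\frac12-\frac14>0$. The path $\gamma_x$ is nonconstant, and (F3) gives an arc in $Z_x$.

**Step 3: the index space.** We need a compact space that carries finite and infinite sequences together, with $s^\frown n\to s$ as $n\to\infty$. Let $\Omega=\omega^{<\omega}\cup\omega^\omega$, identified with $2^\omega$ by the bijection
$$(n_1,\dots,n_k)\mapsto0^{n_1}1\cdots0^{n_k}1\,0^\infty,\qquad(n_1,n_2,\dots)\mapsto0^{n_1}1\,0^{n_2}1\cdots .$$
Finite sequences correspond to the binary sequences with finitely many ones, infinite sequences to those with infinitely many. Let $[s]\subset\Omega$ be the set of all finite or infinite sequences extending $s$. It corresponds to the cylinder of $0^{n_1}1\cdots0^{n_k}1$, so it is clopen. Reading off cylinders, basic neighborhoods of $x\in\omega^\omega$ are the sets $[x|k]$. Basic neighborhoods of $s\in\omega^{<\omega}$ are the sets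
$$[s]\setminus\bigcup_{n<m}[s^\frown n],\qquad m\in\omega,$$
which correspond to the cylinders of $0^{n_1}1\cdots0^{n_k}1\,0^m$.

If $\xi\in[s]$, then $Z_\xi\subset\overline{U_s}$. For infinite $\xi$ this is the definition of $Z_\xi$. For finite $\xi$, $Z_\xi=L_\xi\subset U_\xi\subset U_s$.

**Step 4: $Z=\{(\xi,z)\in\Omega\times H:z\in Z_\xi\}$ is closed.** Let $(\xi_j,z_j)\in Z$ converge to $(\xi,z)$.

Suppose $\xi=x\in\omega^\omega$. For each $k$, eventually $\xi_j\in[x|k]$, so $z_j\in\overline{U_{x|k}}$, and hence $z\in\overline{U_{x|k}}$. Thus $z\in Z_x$.

Suppose $\xi=s\in\omega^{<\omega}$. If $\xi_j=s$ infinitely often, then $z\in L_s$, since $L_s$ is closed. Otherwise, for each $m$, eventually $\xi_j\neq s$ lies in $[s]\setminus\bigcup_{n<m}[s^\frown n]$. So $\xi_j\in[s^\frown n]$ for some $n\ge m$, hence $z_j\in\overline{U_{s^\frown n}}$, and $d(z_j,L_s)\le2^{-n}\le2^{-m}$ by (3). Therefore $d(z,L_s)\le 2^{-m}$ for all $m$, and $z\in L_s$.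

## The spaces $X_T$

**Definition (trees).** A tree is a set $T\subset\omega^{<\omega}$ closed under initial segments. A branch of $T$ is an $x\in\omega^\omega$ with $x|k\in T$ for all $k$. The set of branches is $[T]$. The tree is well-founded if $[T]=\emptyset$, and ill-founded otherwise.

Let $\mathrm{Tr}$ be the set of nonempty trees, viewed in $2^{\omega^{<\omega}}$. Being closed under initial segments is a closed condition, and being nonempty means $\emptyset\in T$, so $\mathrm{Tr}$ is compact metrizable. For $T\in\mathrm{Tr}$ put
$$M_T=T\cup[T]\subset\Omega,\qquad X_T=Z\cap(M_T\times H),\qquad f_T:X_T\to M_T\ \text{ the projection.}$$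

Two examples. If $T=\{\emptyset\}\cup\{(n):n\in\omega\}$, then $M_T\cong\omega+1$, and $X_T$ consists of the chains $L_{(n)}$ over $(n)$, which approach the chain $L_\emptyset$ over the limit point $\emptyset$. This is the same kind of picture as in Theorem 2. If $T=\omega^{<\omega}$, then $M_T=\Omega$ and $X_T=Z$.

**Step 5: the set $\{(T,\xi):\xi\in M_T\}$ is closed in $\mathrm{Tr}\times\Omega$.** Let $\xi\notin M_T$. Then some finite initial segment $s$ of $\xi$ (possibly $s=\xi$) is not in $T$. If $\xi'\in[s]$ and $s\notin T'$, then $\xi'\notin M_{T'}$, because $T'$ is closed under initial segments. The conditions $\xi'\in[s]$ and $s\notin T'$ are open, so the complement is open.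

In particular $M_T$ is closed in $\Omega$, so $X_T$ is compact metrizable. With Step 4,
$$\{(T,w):w\in X_T\}\ \text{ is closed in } \mathrm{Tr}\times(\Omega\times H). \tag{4}$$

**Step 6: what branches decide.** If $T$ is ill-founded with branch $x$, then $X_T\supset\{x\}\times Z_x$ contains an arc by Step 2. No member of $B$ contains an arc, so $X_T\notin B$. If $T$ is well-founded, then $M_T=T$, and every fibre of $f_T$ is some $L_s$, a copy of some $\Lambda_N$, hence in $B$. We record the first half as
$$\{T\in\mathrm{Tr}:X_T\in B\}\subset\mathrm{WF}, \tag{5}$$
where $\mathrm{WF}$ is the set of well-founded trees in $\mathrm{Tr}$.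

## Membership in $B$ is analytic, well-foundedness is not

We now show that the inclusion (5) is proper.

**Step 7: the set $\{T\in\mathrm{Tr}:X_T\in B\}$ is analytic.** By (1), $X_T\in B$ iff maps of $X_T$ into members of $\mathcal A$ separate its points. We first reduce to countably many maps. For a map $g$ on $X_T$ the set $\{(w,w'):g(w)\ne g(w')\}$ is open in $X_T^2$. If such sets cover $X_T^2\setminus\Delta$, where $\Delta$ is the diagonal, then countably many of them do, because $X_T^2\setminus\Delta$ is Lindelöf. Next, each map $X_T\to A_i\subset H$ extends to a map $\Omega\times H\to H$ by Tietze's theorem applied to each coordinate. So $X_T\in B$ iff there are $(A_i)\in\mathcal A^\omega$ and $(G_i)\in C(\Omega\times H,H)^\omega$ such that $G_i(X_T)\subset A_i$ for all $i$ and the $G_i$ separate the points of $X_T$.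

Let $\rho$ be a metric on $\Omega\times H$. Since the $A_i$ are closed, this says that $(T,(A_i),(G_i))\in R$, where $R$ is the set of triples in the Polish space
$$P=\mathrm{Tr}\times\mathcal K^*(H)^\omega\times C(\Omega\times H,H)^\omega$$
lying in none of the countably many sets
$$\{\exists w\in X_T:\ d(G_i(w),A_i)\ge\tfrac1k\}\qquad(i\in\omega,\ k\ge1),$$
$$\{\exists w,w'\in X_T:\ \rho(w,w')\ge\tfrac1k,\ G_i(w)=G_i(w')\ \text{for all } i\}\qquad(k\ge1).$$
Each of these sets is closed in $P$. Indeed, before quantifying over $w$ (or over $w,w'$), the conditions are closed. For $w\in X_T$ this is (4). For the others, use that $(G,w)\mapsto G(w)$ is continuous for the uniform metric on $C(\Omega\times H,H)$, and that $(z,A)\mapsto d(z,A)$ is continuous. The projection of a closed set along a compact factor is closed, and $\Omega\times H$ is compact. Hence $R$ is a $G_\delta$ set, and $\{T:X_T\in B\}$ is the projection to $\mathrm{Tr}$ of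
$$R\cap\bigl(\mathrm{Tr}\times\mathcal A^\omega\times C(\Omega\times H,H)^\omega\bigr).$$
Here $\mathcal A^\omega$ is analytic because $\mathcal A$ is. So this intersection is analytic, and so is its projection.

**Step 8: $\mathrm{WF}$ is not analytic.** This is classical: $\mathrm{WF}$ is $\Pi^1_1$-complete, hence not analytic (Lusin–Sierpiński; Kechris, *Classical Descriptive Set Theory*, Theorem 27.1 together with $\Sigma^1_1\ne\Pi^1_1$, Theorem 14.2). Here is a direct diagonal argument.

Enumerate $\omega^{<\omega}$ as $s_0,s_1,\dots$. For $T\in\mathrm{Tr}$ let $\tau_T\in2^\omega$ have $\tau_T(k)=1$ iff $s_k\in T$; then $T\mapsto\tau_T$ is a homeomorphism onto its image. For $W,T\in\mathrm{Tr}$ define a nonempty tree $W(T)$ by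
$$u=(u_0,\dots,u_{k-1})\in W(T)\iff\bigl(2u_0+\tau_T(0),\dots,2u_{k-1}+\tau_T(k-1)\bigr)\in W .$$
For fixed $u$ this depends on finitely many entries of $\tau_T$ and on membership of finitely many sequences in $W$. So $W(T)$ depends continuously on $(W,T)$.

*Every analytic $Q\subset\mathrm{Tr}$ has the form $\{T:W(T)\text{ is ill-founded}\}$ for some $W\in\mathrm{Tr}$.* Indeed $Q$ is the projection of a closed $F\subset\mathrm{Tr}\times\omega^\omega$: take $F=\emptyset$ if $Q=\emptyset$, and otherwise $F=\{(h(y),y):y\in\omega^\omega\}$ for a continuous $h$ from $\omega^\omega$ onto $Q$. Let $W$ consist of $\emptyset$ and of all finite sequences $(2y_0+\tau_T(0),\dots,2y_{k-1}+\tau_T(k-1))$ with $(T,y)\in F$. If $(T,y)\in F$, then $y$ is a branch of $W(T)$. Conversely, if $y$ is a branch of $W(T)$, then for each $k\ge1$ there is $(T_k,y^k)\in F$ with $y^k$ agreeing with $y$, and $\tau_{T_k}$ with $\tau_T$, on the first $k$ entries. Thus $(T_k,y^k)\to(T,y)$ and $(T,y)\in F$.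

Suppose $\mathrm{WF}$ were analytic. Then $\{W:W(W)\in\mathrm{WF}\}$ would be analytic, as the preimage of $\mathrm{WF}$ under a continuous map. So it would equal $\{T:W_0(T)\text{ is ill-founded}\}$ for some $W_0$. Testing $W_0$ itself, $W_0(W_0)$ is well-founded iff it is ill-founded, which is a contradiction.

**Step 9: a well-founded tree $T$ with $X_T\notin B$.** By Steps 7 and 8 the two sets in (5) are different. So there is a well-founded $T\in\mathrm{Tr}$ with $X_T\notin B$. Fix it.

## From a well-founded tree to one convergent sequence

The map $f_T$ has all its fibres in $B$, but its base $T$ may be complicated. We locate one node at which membership in $B$ is lost.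

**Step 10: a minimal bad node.** For $s\in T$ let $X^s=f_T^{-1}([s])$, a closed subspace of $X_T$. Then $X^\emptyset=X_T\notin B$. If every $s\in T$ with $X^s\notin B$ had some $s^\frown n\in T$ with $X^{s^\frown n}\notin B$, then starting from $\emptyset$ we would build an infinite branch of $T$. But $T$ is well-founded. So there is $s\in T$ with $X^s\notin B$ and $X^{s^\frown n}\in B$ for all $n\in S:=\{n:s^\frown n\in T\}$.

**Step 11: $S$ is infinite.** As a set,
$$X^s=(\{s\}\times L_s)\ \sqcup\ \bigsqcup_{n\in S}X^{s^\frown n},$$
and each $X^{s^\frown n}$ is clopen in $X^s$ because $[s^\frown n]$ is clopen. If $S$ were finite, $X^s$ would be the finite topological sum of a copy of $L_s\in B$ and the spaces $X^{s^\frown n}\in B$. Since $B$ contains $K$, which has more than one point, (F1) would give $X^s\in B$, a contradiction.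

**Step 12: the map to $\omega+1$.** By Step 11, $S\cup\{\infty\}\cong\omega+1$. Define $g:X^s\to S\cup\{\infty\}$ by $g=n$ on $X^{s^\frown n}$ and $g=\infty$ on $\{s\}\times L_s$. The preimage of $n$ is the open set $X^{s^\frown n}$. The preimage of the neighborhood $\{n\in S:n\ge m\}\cup\{\infty\}$ of $\infty$ is the part of $X^s$ over the open set $[s]\setminus\bigcup_{n<m}[s^\frown n]$. So $g$ is continuous. It is surjective: $X^{s^\frown n}$ contains $\{s^\frown n\}\times L_{s^\frown n}\ne\emptyset$ for $n\in S$, and $L_s\neq\emptyset$. Its fibres, the spaces $X^{s^\frown n}$ and a copy of $L_s$, are in $B$. The base $\omega+1$ is in $B$ by (F1). Finally $X^s$ is metrizable and $X^s\notin B$. So (2) fails, and Theorem 3 is proved. $\square$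

Note that the fibres have changed along the way. Over $n$ we now have all of $X^{s^\frown n}$, and no longer a single chain.

## Proper classes with (E) that contain a metrizable continuum

Theorem 1 gives classes with (E) strictly between $\mathsf Z$ and CHSP, for instance $\mathsf A$, which contains the pseudo-arc. Theorem 3 then says something about how complicated such classes are.

**Corollary.** Let $B$ be an epireflective subcategory of CHSP, $B\neq$ CHSP, containing a nondegenerate metrizable continuum. If $B$ has (E), or merely satisfies condition (2) of Theorem 3, then $\{E\in\mathcal K^*(H):E\in B\}$ is not analytic. In particular $B$ is not generated by any countable (or analytic) family of metrizable spaces.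

*Proof.* Put $\mathcal A=B\cap\mathcal K^*(H)$ and suppose $\mathcal A$ is analytic. Then $B(\mathcal A)\subset B$. The two classes have the same metrizable members, because every nonempty metrizable member of $B$ is homeomorphic to a member of $\mathcal A$. So $B(\mathcal A)$ contains a nondegenerate continuum and is not contained in $\mathsf Z$. It does not contain $I$, since $I\notin B$ by (F2). Hence (3) fails for $B(\mathcal A)$, and by Theorem 3 so does (2): there is a surjection $f:X\to\omega+1$ with $X$ metrizable, $\omega+1$ and all fibres in $B(\mathcal A)$, and $X\notin B(\mathcal A)$. All spaces here are metrizable, so the base and the fibres are in $B$ and $X\notin B$. Thus (2) fails for $B$, and therefore (E) fails too. This contradicts the hypothesis.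

For the last sentence, suppose $B=B(\mathcal A')$ with $\mathcal A'\subset\mathcal K^*(H)$ analytic. Since $B$ contains a nondegenerate continuum and $B\ne$ CHSP, condition (3) fails for $B$. Then (2) and (E) fail by Theorem 3, again a contradiction. $\square$

For $B=\mathsf A$ the Corollary says that the set of all $E\in\mathcal K^*(H)$ containing no arc is not analytic. Theorem 3 classifies only the analytically generated classes. No classification is claimed here of those classes with (E) that are not generated by an analytic family of metrizable spaces.
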